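\title{Harmonic maps of every degree between round spheres}

\begin{abstract}
We prove that for every $n\ge1$ each homotopy class of maps $S^n\to S^n$ contains a harmonic map when both spheres carry the round metric. For $n\ge4$ and $k\ge1$ we construct infinitely many harmonic maps of degree $k$ whose energies converge from below to $2\pi k\operatorname{vol}(S^{n-2})$. This number is the energy of a singular map $W$, the extension of the $k$-th power map of $S^2$ that is homogeneous around a great sphere $S^{n-3}$. The maps are found by min-max in a class of symmetric maps with two sign constraints. The constraints give regularity away from $S^{n-3}$, and the inequality $E<E(W)$ gives regularity on $S^{n-3}$.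
\end{abstract}

\section{Introduction}\label{sec:intro}

A smooth map $u$ from a compact Riemannian manifold $M$ to a Riemannian manifold $N$ is \emph{harmonic} if it is a critical point of the energy $E(u)=\frac12\int_M|du|^2\,dv$, which measures the mean square stretching of $u$. When $N$ is the unit sphere $S^n\subset\mathbb R^{n+1}$ with its round metric, we regard $u$ as a vector-valued function with $|u|=1$. Then $|du|^2=|\nabla u|^2=\sum_\alpha|\nabla u^\alpha|^2$, and differentiating $E$ along the variations $(u+\epsilon\phi)/|u+\epsilon\phi|$ shows that $u$ is harmonic if and only if $\Delta u$ is everywhere parallel to $u$, that is,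
\begin{equation}\label{eq:harm}
-\Delta u=|\nabla u|^2u ,
\end{equation}
where $\Delta=\operatorname{div}\nabla$. By Hopf's theorem, two continuous maps $S^n\to S^n$ are homotopic if and only if they have the same degree. This paper answers the following question.

\medskip
\noindent\emph{Does every homotopy class of maps $S^n\to S^n$ contain a harmonic map when domain and target are both round spheres?}
\medskip

Constant maps have degree $0$ and the identity has degree $1$. Composition with a reflection of the target changes the sign of the degree and preserves \eqref{eq:harm} and the energy. So the question concerns the degrees $k\ge2$. For $n=1$ the map $e^{i\vartheta}\mapsto e^{ik\vartheta}$ solves \eqref{eq:harm}, and for $n=2$ so does the $k$-th power map of the Riemann sphere (Section~\ref{sec:setting}). For $n\ge3$ the natural approach, minimizing $E$ in the class, breaks down, because the infimum of $E$ in every class is zero. Indeed, let $\phi_\lambda$ be the map $x\mapsto\lambda x$ in stereographic coordinates. It is homotopic to the identity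 and conformal with factor $\mu_\lambda=\lambda(1+|x|^2)/(1+\lambda^2|x|^2)$, so $E(u\circ\phi_\lambda)\le\frac12\sup|\nabla u|^2\int\mu_\lambda^2$. As $\lambda\to\infty$, $\mu_\lambda\to0$ almost everywhere while $\int\mu_\lambda^n=\operatorname{vol}(S^n)$; since $n>2$, H\"older's inequality makes $\mu_\lambda^2$ uniformly integrable and $\int\mu_\lambda^2\to0$. A harmonic map of nonzero degree therefore does not minimize in its class, and has to be found by other means.

Two results are known. Call a metric on $S^n$ \emph{ellipsoidal} if it is pulled back from an ellipsoid $\{\sum_i x_i^2/a_i^2=1\}\subset\mathbb R^{n+1}$, $a_i>0$, under an identification such as radial projection.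
\begin{itemize}
\item[(a)] For every $n$ there is an ellipsoidal metric $h_n$, depending only on $n$, such that every homotopy class of maps $S^n\to S^n$ contains a harmonic map from the round sphere to $(S^n,h_n)$.
\item[(b)] If $n\le7$ or $n=9$, every homotopy class contains a harmonic map between round spheres.
\end{itemize}
The question comes from a book whose authors write: ``If $n\le7$ or $n=9$, then we obtain the same conclusion for Euclidean spheres; but not for other values of $n$, as yet.'' The list in (b) could reflect an obstruction in high dimensions or only the limits of a construction. There is no obstruction.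

\begin{theorem}\label{thm:main}
For all $n\ge1$ and $d\in\mathbb Z$ there is a smooth harmonic map of degree $d$ from the round $S^n$ to the round $S^n$.
\end{theorem}

In particular the answer is yes for $n=8$ and for all $n\ge10$. For $n\ge4$ we prove more, without using (a) or (b).

\begin{theorem}\label{thm:strong}
Let $n\ge4$ and $k\ge1$. There are infinitely many smooth harmonic maps $u^{(m)}:S^n\to S^n$ of degree $k$ with pairwise distinct energies, such that $E(u^{(m)})<2\pi k\operatorname{vol}(S^{n-2})$ and $E(u^{(m)})\to2\pi k\operatorname{vol}(S^{n-2})$. The same holds for degree $-k$.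
\end{theorem}

The proof is organized around one singular map. Write $\mathbb R^{n+1}=\mathbb R^3\oplus\mathbb R^{n-2}$, project $S^n$ to the unit sphere $S^2$ of the first factor, and apply the $k$-th power map. The result $W:S^n\to S^2\subset S^n$ is harmonic away from the great sphere $\Gamma\cong S^{n-3}$ where the projection is undefined, and $E(W)=2\pi k\operatorname{vol}(S^{n-2})$. The factor $\mathbb R^3$ is the smallest that can serve: the same construction with $\mathbb R^2$ and $e^{ik\vartheta}$ has energy density $k^2/|z|^2$ around a set of codimension two, which is not integrable. The map $W$ plays three roles.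
\begin{itemize}
\item It minimizes $E$ among symmetric maps into $S^2$, but it is unstable in infinitely many independent directions pointing out of $S^2$ (Section~\ref{sec:W}). This produces min-max levels just below $E(W)$ (Section~\ref{sec:minmax}).
\item Critical points that satisfy the sign constraints and have energy close to $E(W)$ are close to $W$ (Section~\ref{sec:close}). This keeps the limit map from degenerating, and the signs then make it smooth off $\Gamma$ (Section~\ref{sec:off}).
\item A singularity along $\Gamma$ costs energy at least $E(W)$ (Sections~\ref{sec:density} and~\ref{sec:on}). So a solution with $E<E(W)$ is smooth, and the signs determine its degree (Section~\ref{sec:degree}).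
\end{itemize}
Section~\ref{sec:model} shows the first and third mechanisms on an ordinary differential equation.

\section{Symmetric maps and the singular map $W$}\label{sec:setting}

Fix $n\ge4$ and $k\ge1$, and put $q=n-3\ge1$. Write
\[
\mathbb R^{n+1}=\mathbb C\oplus\mathbb R\oplus\mathbb R^{q+1}\ni(z,s,y),\qquad z=|z|e^{i\vartheta},\qquad\hat y=y/|y| ,
\]
and let $\Gamma=\{z=0,\ s=0\}\cong S^q$ and $S_+=\{s>0\}$, both subsets of $S^n$. Integrals without a domain are over $S^n$ with the volume measure $dv$.

\subsection*{Coordinates}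
A point of $S^n$ is written $x=(\sin\theta\,\omega,\cos\theta\,\hat y)$ with $\theta\in[0,\frac\pi2]$, $\omega=(\omega_z,\omega_s)\in S^2\subset\mathbb C\oplus\mathbb R$ and $\hat y\in S^q$. The metric is $d\theta^2+\sin^2\theta\,g_{S^2}+\cos^2\theta\,g_{S^q}$, so $\theta$ is the distance to $\Gamma$, $dv=\sin^2\theta\cos^q\theta\,d\theta\,d\omega\,d\hat y$, and
\begin{equation}\label{eq:laplace}
\Delta=\partial_\theta^2+(2\cot\theta-q\tan\theta)\partial_\theta+\sin^{-2}\theta\,\Delta_\omega+\cos^{-2}\theta\,\Delta_{\hat y}.
\end{equation}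
On $S^2$ minus the poles $\omega_z=0$ we use the coordinates $(\xi,\vartheta)\in\mathbb R\times S^1$ given by $\omega=(e^{i\vartheta}\operatorname{sech}\xi,\tanh\xi)$. In them $g_{S^2}=\operatorname{sech}^2\xi\,(d\xi^2+d\vartheta^2)$, so $d\omega=\operatorname{sech}^2\xi\,d\xi\,d\vartheta$ and $\Delta_\omega=\cosh^2\xi\,(\partial_\xi^2+\partial_\vartheta^2)$. We put
\[
I(\theta)=\int_\theta^{\pi/2}\cos^qt\,dt,\qquad I_0=I(0),\qquad\text{so that}\quad\operatorname{vol}(S^{n-2})=\operatorname{vol}(S^{q+1})=2I_0\operatorname{vol}(S^q).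
\]

\subsection*{Symmetric maps}
Let $G=O(2)\times O(1)\times O(q+1)$ act on the domain in the standard way. On the target $\mathbb R^{n+1}$ let $g\in G$ act by the map $\varrho(g)$ given by the same formulas, except that rotation by $\alpha$ in $O(2)$ acts as rotation by $k\alpha$; conjugation acts as conjugation. Let $X$ be the closed subspace of $W^{1,2}(S^n,\mathbb R^{n+1})$ of equivariant maps, those with $u\circ g=\varrho(g)u$ almost everywhere for each $g$. Replacing $u(x)$ by the average of $\varrho(g)^{-1}u(gx)$ over $G$ changes $u$ on a null set, so we may assume equivariance along whole orbits. Then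
\begin{equation}\label{eq:form}
u=(a\,e^{ik\vartheta},\ b,\ c\,\hat y)
\end{equation}
with real functions $a,b,c$, where $a$ and $c$ are $G$-invariant and $b$ is odd in $s$ and invariant under $O(2)\times O(q+1)$. Indeed, rotations make $a$ independent of $\vartheta$; conjugation then gives $ae^{-ik\vartheta}=\bar ae^{-ik\vartheta}$, so $a$ is real; and the third component is fixed by the stabilizer of $y$ in $O(q+1)$, which fixes only the line $\mathbb Ry$. Since $|\nabla\vartheta|^2=|z|^{-2}$, $|\nabla\hat y|^2=q|y|^{-2}$, and $a,c$ are constant in the directions in which $\vartheta,\hat y$ vary,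
\begin{equation}\label{eq:density}
|\nabla u|^2=|\nabla a|^2+\frac{k^2a^2}{|z|^2}+|\nabla b|^2+|\nabla c|^2+\frac{qc^2}{|y|^2}.
\end{equation}
For smooth $u$, likewise, $\Delta(ae^{ik\vartheta})=(\Delta a-k^2|z|^{-2}a)e^{ik\vartheta}$ and $\Delta(c\hat y)=(\Delta c-q|y|^{-2}c)\hat y$. Figure~\ref{fig:orbit} shows the orbit space. Let $T$ be the target isometry $(z,s,y)\mapsto(z,s,-y)$; it preserves $X$ and replaces $c$ by $-c$. The class in which we work is
\[
\mathcal C=\{u\in X:\ |u|=1\text{ a.e.},\quad a\ge0,\quad b\ge0\text{ on }S_+\}.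
\]

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=2.3]
\draw[thick] (0,1.6) -- (-1,0) -- (1,0) -- cycle;
\draw[dashed] (0,1.6) -- (-0.5,0);
\draw[dashed] (0,1.6) -- (0,0);
\draw[dashed] (0,1.6) -- (0.5,0);
\draw[dotted,thick] (-0.375,1) -- (0.375,1);
\fill (0,1.6) circle (0.03);
\node[above] at (0,1.62) {$\Gamma$: $|y|=1$};
\node[below left] at (-1,0) {$|z|=1$};
\node[below right] at (1,0) {$|s|=1$};
\node[left] at (-0.62,0.7) {$s=0$, $b=0$};
\node[right] at (0.62,0.7) {$z=0$, $a=0$};
\node[below] at (0,-0.03) {$y=0$, $c=0$};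
\end{tikzpicture}
\caption{The orbit space $S^n/G$ in barycentric coordinates $(|z|^2,s^2,|y|^2)$. For a continuous equivariant map $(ae^{ik\vartheta},b,c\hat y)$, one of $a,b,c$ vanishes on each side. The top vertex is the sphere $\Gamma$; the distance $\theta$ to $\Gamma$ is constant on horizontal segments (dotted). The functions $W_a$ and $|W_b|$ of the singular map $W$ are constant on the segments through the top vertex (dashed) and have no limit at that vertex.}
\label{fig:orbit}
\end{figure}

\subsection*{Two facts on Sobolev functions}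
Let $\eta_\delta=\min\{1,(|z|/\delta-1)_+\}$. It vanishes for $|z|\le\delta$, equals $1$ for $|z|\ge2\delta$, and $|\nabla\eta_\delta|\le1/\delta\le2/|z|$ on the set $\{\delta<|z|<2\delta\}$, whose volume is $O(\delta^2)$.
\begin{itemize}
\item[(S1)] \emph{If $f$ is bounded, weakly differentiable on $\{z\ne0\}$ and $|\nabla f|\in L^2$, then $f\in W^{1,2}(S^n)$.} For a smooth vector field $Y$ we have $\int\eta_\delta f\operatorname{div}Y=-\int\eta_\delta\nabla f\cdot Y-\int f\nabla\eta_\delta\cdot Y$, and the last term is $O(\delta)$.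
\item[(S2)] \emph{If $f\in W^{1,2}(S^n)$ is odd in $s$, then $f|_{S_+}\in W^{1,2}_0(S_+)$}, the $W^{1,2}$-closure of $C_c^\infty(S_+)$, because the trace of $f$ on $\{s=0\}$ equals its own negative. Conversely, the odd extension of an element of $W^{1,2}_0(S_+)$ lies in $W^{1,2}(S^n)$.
\end{itemize}

\subsection*{The map $W$}
Let $Q:S^2\to S^2$ be the map $(\xi,\vartheta)\mapsto(k\xi,k\vartheta)$. The stereographic coordinate is $\mathsf w=\omega_z/(1+\omega_s)=e^{-\xi+i\vartheta}$, so $Q$ is $\mathsf w\mapsto\mathsf w^k$; it is smooth at the poles and has degree $k$. Write $Q=(W_ae^{ik\vartheta},W_b)$ with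
\[
W_a=\operatorname{sech}k\xi,\qquad W_b=\tanh k\xi,\qquad W_a^2+W_b^2=1 .
\]
From $(\partial_\xi W_a)^2+(\partial_\xi W_b)^2=k^2\operatorname{sech}^2k\xi$ we get
\begin{equation}\label{eq:eQ}
e_Q:=|\nabla Q|^2=2k^2\,\frac{\cosh^2\xi}{\cosh^2k\xi},\qquad\int_{S^2}e_Q\,d\omega=2\pi\int_{\mathbb R}2k^2\operatorname{sech}^2k\xi\,d\xi=8\pi k .
\end{equation}
The identities $\operatorname{sech}''=\operatorname{sech}-2\operatorname{sech}^3$ and $\tanh''=-2\operatorname{sech}^2\tanh$ give $-\Delta_\omega Q=e_QQ$, so $Q$ is harmonic. Define $W(x)=(Q(\omega),0)$ on $S^n\setminus\Gamma$. It is smooth and equivariant, $W_a>0$ on $\{z\ne0\}$, $W_b>0$ on $S_+$, and by \eqref{eq:laplace}, with $e_W:=|\nabla W|^2=e_Q(\omega)/\sin^2\theta$,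
\begin{equation}\label{eq:Weq}
-\Delta W_a+\frac{k^2}{|z|^2}W_a=e_WW_a\ \text{ on }\{z\ne0\},\qquad-\Delta W_b=e_WW_b\ \text{ on }S^n\setminus\Gamma .
\end{equation}
The factor $\sin^{-2}\theta$ cancels against the volume element, and
\begin{equation}\label{eq:EW}
E(W)=4\pi k\operatorname{vol}(S^q)I_0=2\pi k\operatorname{vol}(S^{n-2}).
\end{equation}
By (S1), $W\in\mathcal C$. The factor $O(1)$ of $G$ normalizes $Q$: the maps $(\xi,\vartheta)\mapsto(k\xi+\xi_0,k\vartheta)$ are $O(2)$-equivariant and harmonic with the same energy, and only $\xi_0=0$ makes $b$ odd.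

\section{The case $k=1$: a damped pendulum}\label{sec:model}

The simplest way to move $W$ out of $S^2$ is to tilt it toward $\hat y$ by an angle $r=r(\theta)$:
\[
v_r=(\cos r\;Q(\omega),\ \sin r\;\hat y),\qquad|\nabla v_r|^2=r'^2+\cos^2r\,\frac{e_Q}{\sin^2\theta}+\sin^2r\,\frac q{\cos^2\theta}.
\]
Integrating over $S^2\times S^q$ with \eqref{eq:eQ} and subtracting the case $r=0$ gives
\begin{equation}\label{eq:Evr}
E(v_r)-E(W)=2\pi\operatorname{vol}(S^q)\int_0^{\pi/2}\big[r'^2\sin^2\theta-\sin^2r\,(2k-q\tan^2\theta)\big]\cos^q\theta\,d\theta .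
\end{equation}
For smooth $r$ we have $\Delta v_r=\big((\Delta\cos r-e_W\cos r)Q,\ (\Delta\sin r-q\cos^{-2}\theta\sin r)\hat y\big)$. This is parallel to $v_r$ exactly when its product with $(-\sin r\,Q,\cos r\,\hat y)$ vanishes, which is the equation
\begin{equation}\label{eq:ode}
r''+(2\cot\theta-q\tan\theta)r'+\sin r\cos r\Big(\frac{e_Q(\omega)}{\sin^2\theta}-\frac q{\cos^2\theta}\Big)=0 .
\end{equation}
For $k\ge2$ the function $e_Q$ is not constant, and subtracting \eqref{eq:ode} at two values of $\omega$ forces $\sin r\cos r\equiv0$. So in the cases of interest this ansatz contains no smooth solution, and we must solve a system in the two variables $(\theta,\xi)$. For $k=1$, however, $Q$ is the identity, $e_Q=2$, and \eqref{eq:ode} is an ordinary differential equation. It has the solutions $r=0$, which is $W$, and $r=\frac\pi2-\theta$, which is the identity map. Since $\operatorname{vol}(S^n)=\frac{2\pi}{n-1}\operatorname{vol}(S^{n-2})$, the identity has energy $\frac n2\operatorname{vol}(S^n)=\frac{n}{n-1}\pi\operatorname{vol}(S^{n-2})<E(W)$,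 as Theorem~\ref{thm:strong} would suggest.

Keep $k=1$ and look near $\Gamma$. Replacing $\sin\theta$ by $\theta$ and dropping the terms with $q$ turns \eqref{eq:ode} into $r''+2r'/\rho+\sin2r/\rho^2=0$, the equation for $v(\rho\omega)=(\cos r(\rho)\,\omega,\sin r(\rho))$ to be a harmonic map $\mathbb R^3\setminus\{0\}\to S^3$. With $\tau=\log\rho$ it is the damped pendulum
\[
\ddot r+\dot r+\sin2r=0 .
\]

\emph{Instability.} The linearization at $r=0$ is $\ddot r+\dot r+2r=0$, with characteristic roots $-\frac12\pm\frac{i\sqrt7}2$. Its solutions $\rho^{-1/2}\sin(\frac{\sqrt7}2\log\rho+\tau_0)$ have infinitely many zeros as $\rho\to0$. This is the source of the infinitely many directions in which $E$ decreases from $W$, one for each scale.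

\emph{A monotone quantity.} Put $\eta=2\cos^2r-\dot r^2$. Then $\dot\eta=-2\dot r(\sin2r+\ddot r)=2\dot r^2\ge0$. Suppose that $v$ has finite energy $2\pi\int_{-\infty}^0(\dot r^2+2\cos^2r)e^\tau\,d\tau$ in the unit ball. If $\eta(\tau_1)<0$, then for $\tau<\tau_1$ we have $\eta<0$, $\dot r^2\ge|\eta|$ and $\dot\eta\ge2|\eta|$, so $\dot r^2\ge Ce^{-2\tau}$ with $C>0$, and the energy is infinite. Hence $\eta\ge0$, the limit $\eta_-=\lim_{\tau\to-\infty}\eta$ exists, and $\int_{-\infty}^0\dot r^2\,d\tau<\infty$.

\emph{A gap.} Since $\dot r^2\le2$, the function $\dot r^2$ is Lipschitz; being integrable, it tends to $0$ as $\tau\to-\infty$. Then $2\cos^2r\to\eta_-$, so $r$ converges to some $r_-$, and $\ddot r\to-\sin2r_-$, which is compatible with $\dot r\to0$ only if $\sin2r_-=0$. So $\eta_-\in\{0,2\}$. The energy of $v$ in $B_\rho$, divided by $\rho$, tends to $2\pi\eta_-$. Either this density is $0$ and $v$ tends to the constant $(0,\pm1)$ at the origin, or it is $4\pi$ and $v$ looks like $\pm\omega$, the singularity of $W$.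

On the sphere, the analog of $2\pi\eta_-$ will be a number $\Theta$ with $E\ge\operatorname{vol}(S^q)I_0\Theta$, and the gap will read $\Theta=0$ or $\Theta\ge4\pi k$. By \eqref{eq:EW}, the inequality $E<E(W)$ excludes the second case. What the model does not show is how to produce solutions of the two-variable system and how to prevent concentration of energy. Both rest on the sign constraints in $\mathcal C$, which for $v_r$ read $\cos r\ge0$.

\section{Minimality and instability of $W$}\label{sec:W}

A positive supersolution of a Schr\"odinger equation makes the associated quadratic form nonnegative. This principle, Picone's identity, is how positivity of $a$ and $b$ is exploited throughout. Let $\mathcal D$ be the vector space of bounded functions $\varphi$, weakly differentiable on $\{z\ne0\}$, with $|\nabla\varphi|\in L^2$ and $\varphi/|z|\in L^2$. By \eqref{eq:density}, $a\in\mathcal D$ for every bounded $u\in X$.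

\begin{lemma}\label{lem:picone}
Let $V$ be continuous on $S^n\setminus\Gamma$ and bounded below.
\begin{itemize}
\item[(i)] Let $w>0$ be smooth on $\{z\ne0\}$ with $-\Delta w+k^2|z|^{-2}w\ge Vw$. For $\varphi\in\mathcal D$ and compact $K\subset\{z\ne0\}$,
\[
\int V\varphi^2+\int_Kw^2|\nabla(\varphi/w)|^2\le\int|\nabla\varphi|^2+\frac{k^2}{|z|^2}\varphi^2 .
\]
\item[(ii)] Let $w>0$ be smooth on $S_+$ with $-\Delta w\ge Vw$. For $\varphi\in W_0^{1,2}(S_+)$ and compact $K\subset S_+$,
\[
\int_{S_+}V\varphi^2+\int_Kw^2|\nabla(\varphi/w)|^2\le\int_{S_+}|\nabla\varphi|^2 .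
\]
\end{itemize}
\end{lemma}

\begin{proof}
Let $w>0$ be smooth on an open set $\Omega$ and let $\psi\in W^{1,2}$ have compact support in $\Omega$. Writing $\psi=w\chi$ and expanding both sides gives $|\nabla\psi|^2=w^2|\nabla\chi|^2+\nabla w\cdot\nabla(w\chi^2)$. Integrating the last term by parts,
\begin{equation}\label{eq:picone}
\int|\nabla\psi|^2=\int w^2|\nabla(\psi/w)|^2+\int\frac{-\Delta w}w\,\psi^2 .
\end{equation}
This proves both inequalities for compactly supported functions.

For (i) apply this to $\psi=\eta_\delta\varphi$, which equals $\varphi$ near $K$ for small $\delta$. We have $\int\varphi^2|\nabla\eta_\delta|^2\le4\int_{|z|<2\delta}\varphi^2/|z|^2\to0$, so $\nabla(\eta_\delta\varphi)=\eta_\delta\nabla\varphi+\varphi\nabla\eta_\delta\to\nabla\varphi$ in $L^2$, and the right side converges. On the left, Fatou's lemma applies to $V\eta_\delta^2\varphi^2$ because $V$ is bounded below and $\varphi$ is bounded.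

For (ii) take $\varphi_m\in C_c^\infty(S_+)$ with $\varphi_m\to\varphi$ in $W^{1,2}$ and almost everywhere. The right side converges, and so does the integral over $K$, because $w$ is smooth and positive near $K$. If $V\ge-L$, Fatou's lemma for $(V+L)\varphi_m^2$ and $L^2$ convergence of $\varphi_m$ give $\int V\varphi^2\le\liminf\int V\varphi_m^2$.
\end{proof}

\begin{lemma}[Minimality]\label{lem:min}
If $v\in\mathcal C$ has $c\equiv0$, then $E(v)\ge E(W)$.
\end{lemma}

\begin{proof}
Take $V=e_W$ in Lemma~\ref{lem:picone}, with $w=W_a$, $\varphi=a$ in (i) and $w=W_b$, $\varphi=b|_{S_+}$ in (ii); this is allowed by \eqref{eq:Weq} and (S2). We get $\int e_Wa^2\le\int|\nabla a|^2+k^2a^2/|z|^2$ and, since $e_W$, $b^2$ and $|\nabla b|^2$ are even in $s$, also $\int e_Wb^2\le\int|\nabla b|^2$. As $a^2+b^2=1$, the sum of the two inequalities is $2E(W)\le2E(v)$.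
\end{proof}

\begin{lemma}[Instability]\label{lem:unstable}
For each $j\ge1$ there are $\kappa_j>0$ and a map $\gamma:S^{j-1}\to\mathcal C$, continuous in the $W^{1,2}$ topology, with $\gamma(-x)=T\gamma(x)$ and $\max E(\gamma)=E(W)-\kappa_j$.
\end{lemma}

\begin{proof}
If $r$ is Lipschitz with compact support in $(0,\frac\pi2)$ and $|r|\le\frac\pi2$, then $v_r\in\mathcal C$ and $v_{-r}=Tv_r$. The quadratic part of the integral in \eqref{eq:Evr} is
\[
\mathcal L(\psi)=\int_0^{\pi/2}\big[\psi'^2\sin^2\theta-\psi^2(2k-q\tan^2\theta)\big]\cos^q\theta\,d\theta .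
\]
Guided by Section~\ref{sec:model}, let $\psi_i=\theta^{-1/2}|\sin\log\theta|$ on $[e^{-(i+1)\pi},e^{-i\pi}]$ and $\psi_i=0$ elsewhere, for $i\ge1$. With $\tau=\log\theta$ and $\psi_i=\theta^{-1/2}g(\tau)$ we have $\psi_i'=\theta^{-3/2}(\dot g-\frac12g)$. Since $g$ vanishes at the endpoints, $\int g\dot g\,d\tau=0$, and $\int\dot g^2\,d\tau=\int g^2\,d\tau=\frac\pi2$. Therefore
\[
\int\psi_i'^2\theta^2\,d\theta=\int\big(\dot g^2+\tfrac14g^2\big)d\tau=\tfrac54\cdot\tfrac\pi2,\qquad\int\psi_i^2\,d\theta=\int g^2\,d\tau=\tfrac\pi2 .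
\]
As $(2k-q\tan^2\theta)\cos^q\theta\to2k>\frac54$ when $\theta\to0$, for all large $i$ we have $\mathcal L(\psi_i)<0$ and $0\le2k-q\tan^2\theta\le2k$ on the support of $\psi_i$. Choose $j$ such functions, rename them $\psi_1,\dots,\psi_j$, and put $r_x=\delta\sum x_i\psi_i$ for $x\in S^{j-1}$. The supports have disjoint interiors, and $\sin^2r=\frac12(1-\cos2r)\ge r^2-\frac13r^4$. So the integral in \eqref{eq:Evr} for $r=r_x$ is at most
\[
\delta^2\sum_ix_i^2\mathcal L(\psi_i)+\tfrac{2k}3\delta^4\sum_ix_i^4\int\psi_i^4\,d\theta\le\delta^2\max_i\mathcal L(\psi_i)+C\delta^4 ,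
\]
which is negative for small $\delta$; we also take $\delta$ so small that $|r_x|\le\frac\pi2$. Put $\gamma(x)=v_{r_x}$. It is continuous because $x\mapsto r_x$ is continuous in the Lipschitz norm and $Q(\omega)$, $\hat y$ are smooth where the $\psi_i$ are supported.
\end{proof}

The term $\frac14g^2$ is the constant in Hardy's inequality $\int\psi'^2\theta^2\ge\frac14\int\psi^2$ for three dimensions transverse to $\Gamma$. The instability comes from $2k>\frac14$ and does not depend on $n$.

\section{Penalized min-max}\label{sec:minmax}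

Lemmas~\ref{lem:min} and~\ref{lem:unstable} describe a min-max geometry. An odd family of dimension $j-1$ must contain a map whose component $c$ is orthogonal to $j-1$ given functions; for large $j$ such a map nearly has $c=0$, so its energy is nearly $E(W)$ or more. On the other hand, there are odd families of every dimension below $E(W)$. To turn this into critical points we replace the constraint $|u|=1$ by a penalty, so that the gradient flow is a semilinear heat equation with global smooth solutions. The flow preserves the sign constraints, which therefore never act as obstacles. A small forcing term makes the signs strict.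

Let $h=(z^k,s,0)$. It is smooth and equivariant, $Th=h$, and $|h|^2=|z|^{2k}+s^2\le1$. For $\varepsilon\in(0,\frac12)$ put $M_\varepsilon=(1+2\varepsilon^3)^{1/2}<2$,
\[
J_\varepsilon(u)=\int\tfrac12|\nabla u|^2+\varepsilon^{-2}\Pi(|u|)-\varepsilon\langle u,h\rangle,\qquad
\Pi(r)=\begin{cases}\frac14(1-r^2)^2,&r\le2,\\ \frac94+\frac32(r^2-4),&r\ge2,\end{cases}
\]
\[
\mathcal C_\varepsilon=\{u\in X:\ |u|\le M_\varepsilon,\quad a\ge0,\quad b\ge0\text{ on }S_+\}\supset\mathcal C .
\]
Only the first formula for $\Pi$ matters on $\mathcal C_\varepsilon$. The second makes the negative gradient of $u\mapsto\Pi(|u|)$, namely $\nu(|u|)u$ with $\nu(r)=\max\{1-r^2,-3\}$, globally Lipschitz; in particular $J_\varepsilon$ is continuous on $W^{1,2}$. For $u\in\mathcal C_\varepsilon$,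
\begin{equation}\label{eq:uh}
0\le\langle u,h\rangle=a|z|^k+bs\le2 .
\end{equation}

\begin{lemma}\label{lem:compact}
Let $\varepsilon_i\to0$ and $u_i\in\mathcal C_{\varepsilon_i}$ with $\sup_iJ_{\varepsilon_i}(u_i)<\infty$. A subsequence converges weakly in $W^{1,2}$, strongly in $L^2$ and almost everywhere to some $u\in\mathcal C$, and $E(u)\le\liminf J_{\varepsilon_i}(u_i)$.
\end{lemma}

\begin{proof}
By \eqref{eq:uh}, $E(u_i)+\frac14\varepsilon_i^{-2}\int(1-|u_i|^2)^2\le J_{\varepsilon_i}(u_i)+2\varepsilon_i\operatorname{vol}(S^n)$. So $u_i$ is bounded in $W^{1,2}$, and Rellich's theorem gives the convergence. The limit has $|u|=1$, the signs of $a$ and $b$ pass to almost everywhere limits, and $E$ is weakly lower semicontinuous.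
\end{proof}

\subsection*{The gradient flow}
Let $F(x,u)=\varepsilon^{-2}\nu(|u|)u+\varepsilon h(x)$ and consider $u_t=\Delta u+F(\cdot,u)$, $u(0)=u_0\in W^{1,2}$, in the form
\[
u(t)=e^{t\Delta}u_0+\int_0^te^{(t-\sigma)\Delta}F(\cdot,u(\sigma))\,d\sigma .
\]
We have $\|e^{t\Delta}f\|_{W^{1,2}}\le Ct^{-1/2}\|f\|_{L^2}$ for $0<t\le1$, and $u\mapsto F(\cdot,u)$ is Lipschitz on $L^2$ with some constant $L$. So the right side is a contraction on $C([0,t_0];W^{1,2})$ once $2CLt_0^{1/2}<1$. Since $t_0$ does not depend on $u_0$, iteration gives a unique solution $u(t)=\Phi_tu_0$ in $C([0,\infty);W^{1,2})$, and each $\Phi_t$ is Lipschitz on $W^{1,2}$. Expand $u$ and $F(\cdot,u)$ in eigenfunctions of $-\Delta$, with eigenvalues $\lambda_l$ and coefficients $u_l,F_l$. Then $\dot u_l=-\lambda_lu_l+F_l$, hence $\frac d{dt}\lambda_l|u_l|^2+\lambda_l^2|u_l|^2\le|F_l|^2$. Summing, $u\in L^2_{loc}([0,\infty);W^{2,2})$ and $u_t\in L^2_{loc}([0,\infty);L^2)$, the equation holds almost everywhere, and $\int|\nabla u|^2=\sum\lambda_l|u_l|^2$ is absolutely continuous with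 derivative $-2\int\Delta u\cdot u_t$. A $C^1$ function with Lipschitz gradient can be differentiated along $u(t)$ under the integral by the chain rule. Hence $J_\varepsilon(u(t))$ is absolutely continuous and
\begin{equation}\label{eq:dissip}
\frac d{dt}J_\varepsilon(u)=-\int|u_t|^2\qquad\text{for a.e. }t.
\end{equation}
If $u(t)$ is a solution, so are $Tu(t)$ and $\varrho(g)^{-1}u(t)\circ g$, because $\nu$ is radial, $Th=h$ and $h$ is equivariant. By uniqueness $\Phi_t$ commutes with $T$ and preserves $X$.

\begin{lemma}\label{lem:invariant}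
$\Phi_t\mathcal C_\varepsilon\subset\mathcal C_\varepsilon$ for $t\ge0$. If $u_0\in\mathcal C_\varepsilon$, then $u(t)=\Phi_tu_0$ is smooth for $t>0$ and bounded in $C^3(S^n)$ uniformly for $t\ge1$.
\end{lemma}

\begin{proof}
In each of three steps we take a nonnegative quantity that vanishes at $t=0$ and bound its derivative, using $\int u_t\cdot\zeta=-\int\nabla u\cdot\nabla\zeta+\int F\cdot\zeta$ for $\zeta\in W^{1,2}$.

\emph{The bound $|u|\le M=M_\varepsilon$.} The gradient of $u\mapsto\frac12(|u|-M)_+^2$ is $\zeta=\lambda(|u|)u$ with $\lambda(r)=(1-M/r)_+$. This $\lambda$ is Lipschitz and nondecreasing with $r\lambda'(r)\le1$, so $\zeta\in W^{1,2}$ and $\nabla u\cdot\nabla\zeta=\lambda|\nabla u|^2+\lambda'|u|\,|\nabla|u||^2\ge0$. Also $F\cdot\zeta=\lambda\,(\varepsilon^{-2}\nu|u|^2+\varepsilon\langle u,h\rangle)$. For $M<|u|\le2$ the bracket is at most $|u|\,(-\varepsilon^{-2}(M^2-1)M+\varepsilon)\le|u|\,(-2\varepsilon+\varepsilon)<0$; this is the reason for the choice of $M_\varepsilon$. For $|u|>2$ it is at most $|u|\,(-6\varepsilon^{-2}+\varepsilon)<0$.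 So $\frac d{dt}\int\frac12(|u|-M)_+^2\le0$.

\emph{The sign of $a$.} Let $a^-=\max(-a,0)$ and $\zeta=(-a^-e^{ik\vartheta},0,0)$. It is bounded by the first step, and on $\{z\ne0\}$ its squared gradient is $|\nabla a^-|^2+k^2(a^-)^2/|z|^2\le|\nabla u|^2$, so $\zeta\in W^{1,2}$ by (S1). Since $\nu\le1$,
\[
\frac12\frac d{dt}\int(a^-)^2=-\int\Big(|\nabla a^-|^2+\frac{k^2(a^-)^2}{|z|^2}\Big)+\varepsilon^{-2}\int\nu(a^-)^2-\varepsilon\int|z|^ka^-\le\varepsilon^{-2}\int(a^-)^2 ,
\]
and Gronwall's inequality gives $a^-\equiv0$.

\emph{The sign of $b$.} Let $\tilde b$ be the odd extension of $-b^-|_{S_+}$, which lies in $W^{1,2}$ by (S2). Then $b\tilde b=\tilde b^2$, $\nabla b\cdot\nabla\tilde b=|\nabla\tilde b|^2$ and $s\tilde b\le0$. With $\zeta=(0,\tilde b,0)$ we get $\frac12\frac d{dt}\int\tilde b^2\le\varepsilon^{-2}\int\tilde b^2$, so $\tilde b\equiv0$.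

\emph{Smoothing.} Now $|u|\le M_\varepsilon<2$, a range in which $F$ is smooth, and $u_t-\Delta u$ is bounded. Parabolic $L^p$ estimates for large $p$ make $u$ H\"older continuous in space and time for $t>0$; then $F(\cdot,u)$ is H\"older continuous and Schauder estimates apply; differentiating the equation and repeating gives all derivatives. The estimates at time $t\ge1$ use only the bounds on $u$ and $F$ over $[t-1,t]$, so they are uniform.
\end{proof}

\subsection*{The levels}
Call $\gamma:S^{j-1}\to\mathcal C_\varepsilon$ \emph{admissible} if it is continuous in $W^{1,2}$ and $\gamma(-x)=T\gamma(x)$. Such maps exist by Lemma~\ref{lem:unstable}. Let $\Lambda_j(\varepsilon)$ be the infimum of $\max J_\varepsilon(\gamma)$ over admissible $\gamma$.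

\begin{lemma}\label{lem:lower}
For every $\delta>0$ there are $j\ge1$ and $\varepsilon_0>0$ with $\Lambda_j(\varepsilon)\ge E(W)-\delta$ for all $\varepsilon\le\varepsilon_0$.
\end{lemma}

\begin{proof}
Let $(\phi_i)_{i\ge1}$ be an orthonormal basis of the $G$-invariant functions in $L^2$. For admissible $\gamma$, the map sending $x$ to $(\int c\,\phi_i)_{i<j}$, where $c$ is the third function of $\gamma(x)$, is continuous and odd from $S^{j-1}$ to $\mathbb R^{j-1}$. By the Borsuk--Ulam theorem such a map has a zero. If the lemma fails for some $\delta$, then for each $m$ there is $\varepsilon_m\le1/m$ with $\Lambda_m(\varepsilon_m)<E(W)-\delta$, and hence $u_m\in\mathcal C_{\varepsilon_m}$ with $J_{\varepsilon_m}(u_m)<E(W)-\delta$ and $\int c_m\phi_i=0$ for $i<m$. The limit $u\in\mathcal C$ from Lemma~\ref{lem:compact} has $E(u)\le E(W)-\delta$ and $\int c\,\phi_i=0$ for all $i$, so $c\equiv0$. This contradicts Lemma~\ref{lem:min}.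
\end{proof}

\begin{lemma}\label{lem:crit}
For all $j$ and $\varepsilon$ there is a smooth solution $u_\varepsilon\in\mathcal C_\varepsilon$ of $\Delta u+F(\cdot,u)=0$ with $\Lambda_j(\varepsilon)\le J_\varepsilon(u_\varepsilon)\le E(W)-\kappa_j$.
\end{lemma}

\begin{proof}
Take $\gamma$ from Lemma~\ref{lem:unstable}. By \eqref{eq:uh}, $J_\varepsilon(\gamma)\le E(\gamma)\le E(W)-\kappa_j$. Each $\Phi_t\circ\gamma$ is admissible, so the sets $\{x:J_\varepsilon(\Phi_t\gamma(x))\ge\Lambda_j(\varepsilon)\}$ are nonempty; they are compact, and decrease in $t$ by \eqref{eq:dissip}. Let $x_*$ lie in all of them and $u(t)=\Phi_t\gamma(x_*)$. Then $J_\varepsilon(u(t))$ stays in $[\Lambda_j(\varepsilon),E(W)-\kappa_j]$, and $J_\varepsilon$ is bounded below on $\mathcal C_\varepsilon$, so $\int_0^\infty\!\int|u_t|^2<\infty$. Choose $t_i\to\infty$ with $u_t(t_i)\to0$ in $L^2$. By the $C^3$ bounds a subsequence of $u(t_i)$ converges in $C^2$ to a solution in $\mathcal C_\varepsilon$ at a level in the same interval, and it is smooth by elliptic regularity.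
\end{proof}

From now on, a \emph{critical point} means a smooth solution $u\in\mathcal C_\varepsilon$ of $\Delta u+F(\cdot,u)=0$.

\section{Critical points at levels near $E(W)$}\label{sec:close}

As $\varepsilon\to0$ the critical points $u_\varepsilon$ converge weakly, but the limit might have $a\equiv0$ or $b\equiv0$; such a map omits points of the target and cannot have degree $k$. We show that this does not happen at levels close to $E(W)$. The idea is to reverse the roles in Lemma~\ref{lem:min}: now the components of the critical point are the positive supersolutions and $W_a,W_b$ are the test functions.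

Let $u$ be a critical point and $V=\varepsilon^{-2}(1-|u|^2)$. Then $V\ge-2\varepsilon$, $-\Delta u=Vu+\varepsilon h$, and
\[
-\Delta a+\frac{k^2}{|z|^2}a=Va+\varepsilon|z|^k\ \text{ on }\{z\ne0\},\qquad-\Delta b=Vb+\varepsilon s\ \text{ on }S_+ .
\]
A zero of $a\ge0$ in $\{z\ne0\}$ would be a minimum, where the left side is $\le0$ and the right side is $\varepsilon|z|^k>0$. So $a>0$ on $\{z\ne0\}$, and the same argument with $\varepsilon s$ gives $b>0$ on $S_+$. This is the purpose of the forcing term. Define
\[
\mathcal S_a(\varphi)=\int|\nabla\varphi|^2+\frac{k^2}{|z|^2}\varphi^2-V\varphi^2\quad(\varphi\in\mathcal D),\qquad\mathcal S_b(\varphi)=\int|\nabla\varphi|^2-V\varphi^2\quad(\varphi\in W^{1,2}\text{ odd in }s).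
\]
By Lemma~\ref{lem:picone} with $w=a$ and $w=b$, and since $V$ is even in $s$, both forms are nonnegative. Moreover $a^2|\nabla(W_a/a)|^2=W_a^2|\nabla\log(a/W_a)|^2$, and the same identity holds for $b$ and $W_b$, so for compact $K\subset\{z\ne0\}$ and $K'\subset S_+$
\begin{equation}\label{eq:log}
\int_KW_a^2|\nabla\log(a/W_a)|^2\le\mathcal S_a(W_a),\qquad\int_{K'}W_b^2|\nabla\log(b/W_b)|^2\le\mathcal S_b(W_b).
\end{equation}
The right sides are controlled by the level. Multiplying the equation by $u$ gives $\int|\nabla u|^2=\int V|u|^2+\varepsilon\int\langle u,h\rangle$, so by \eqref{eq:uh}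
\[
\int V=\int V|u|^2+\varepsilon^{-2}\int(1-|u|^2)^2=2J_\varepsilon(u)+\frac1{2\varepsilon^2}\int(1-|u|^2)^2+\varepsilon\int\langle u,h\rangle\ge2J_\varepsilon(u).
\]
Since $W_a^2+W_b^2=1$,
\begin{equation}\label{eq:gap}
0\le\mathcal S_a(W_a)+\mathcal S_b(W_b)=2E(W)-\int V\le2\big(E(W)-J_\varepsilon(u)\big).
\end{equation}
In particular every critical point has $J_\varepsilon(u)\le E(W)$.

\begin{lemma}\label{lem:close}
Let $\varepsilon_i\to0$ and let $u_i\in\mathcal C_{\varepsilon_i}$ be critical points with $J_{\varepsilon_i}(u_i)\to E(W)$. Then $u_i\to W$ in $L^2$.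
\end{lemma}

\begin{proof}
It suffices to show that every subsequence has a further subsequence converging to $W$ almost everywhere, since all maps are bounded by $2$. By Lemma~\ref{lem:compact} we may assume $|u_i|\to1$ almost everywhere.

\emph{Step 1: $a_i\to\lambda W_a$ and $b_i\to\mu W_b$.} Let $f_i=\log(a_i/W_a)$. By \eqref{eq:log} and \eqref{eq:gap}, and because $W_a$ is bounded below on compact subsets of $\{z\ne0\}$, $\nabla f_i\to0$ in $L^2$ on each of the connected smooth domains $\{|z|>\delta\}$. Let $\log\lambda_i$ be the mean of $f_i$ over a fixed ball with closure in $\{z\ne0\}$. By Poincar\'e's inequality $f_i-\log\lambda_i\to0$ in $L^2_{loc}(\{z\ne0\})$, and $\lambda_i$ is bounded because $a_i\le2$. Along a subsequence $\lambda_i\to\lambda\ge0$ and $f_i-\log\lambda_i\to0$ almost everywhere, so $a_i\to\lambda W_a$ almost everywhere. The same argument on the domains $\{s>\delta\}$ gives $b_i\to\mu W_b$ on $S_+$ with $\mu\ge0$, and then on $S^n$ by oddness. Consequently $c_i^2\to p(\omega):=1-\lambda^2W_a^2-\mu^2W_b^2\ge0$ almost everywhere.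 It remains to show $\lambda=\mu=1$. The function $p$ does not depend on $\theta$, while the term $qc^2/|y|^2$ in \eqref{eq:density} penalizes $c$ near $y=0$; we need a local bound on the energy to exploit this.

\emph{Step 2: $V_i\to e_W$ as distributions on $\{z\ne0\}$.} Let $\varphi\in C_c^\infty(\{z\ne0\})$ and denote by $\mathcal S_a(\cdot,\cdot)$ the bilinear form for $u_i$. By \eqref{eq:Weq}, $\mathcal S_a(W_a,\varphi)=\int(e_W-V_i)W_a\varphi$. The Cauchy--Schwarz inequality for the nonnegative form $\mathcal S_a$ and $-V_i\le2\varepsilon_i$ give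
\[
\Big|\int(e_W-V_i)W_a\varphi\Big|\le\mathcal S_a(W_a)^{1/2}\Big(\int|\nabla\varphi|^2+\frac{k^2}{|z|^2}\varphi^2+2\varepsilon_i\varphi^2\Big)^{1/2}\to0 .
\]
Taking $\varphi=\chi/W_a$ gives $\int\chi V_i\to\int\chi e_W$ for $\chi\in C_c^\infty(\{z\ne0\})$.

\emph{Step 3: $p\equiv0$.} Let $0\le\chi\in C_c^\infty(\{z\ne0,\ y\ne0\})$. We have $\frac12\Delta|u_i|^2=|\nabla u_i|^2-V_i|u_i|^2-\varepsilon_i\langle u_i,h\rangle$, and $V_i|u_i|^2\le V_i$ because $V_i(1-|u_i|^2)\ge0$. Hence
\[
\int\chi\frac{qc_i^2}{|y|^2}\le\int\chi|\nabla u_i|^2\le\int\chi V_i+\frac12\int|u_i|^2\Delta\chi+2\varepsilon_i\int\chi\ \longrightarrow\ \int\chi e_W ,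
\]
since $\int|u_i|^2\Delta\chi\to\int\Delta\chi=0$. As $\chi$ is arbitrary and $p,e_Q$ are continuous, $qp(\omega)/\cos^2\theta\le e_Q(\omega)/\sin^2\theta$ for all $\theta\in(0,\frac\pi2)$ and $\omega_z\ne0$. Letting $\theta\to\frac\pi2$ gives $p\le0$. Here $q\ge1$, that is $n\ge4$, is used: for $q=0$ the inequality says nothing. So $0\equiv p=(1-\lambda^2)+(\lambda^2-\mu^2)W_b^2$, and since $W_b^2$ is not constant, $\lambda=\mu=1$.
\end{proof}

For a map $u\in W^{1,2}(M,\mathbb R^{N+1})$ with $|u|=1$ on a compact Riemannian manifold $M$, consider the \emph{conservation laws}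
\begin{equation}\label{eq:cons}
\int_M(u^\alpha\nabla u^\beta-u^\beta\nabla u^\alpha)\cdot\nabla\phi=0\qquad\text{for all }\alpha,\beta\text{ and all }\phi\in C^\infty(M).
\end{equation}
They hold for smooth solutions of \eqref{eq:harm}. Unlike \eqref{eq:harm}, whose right side is quadratic in $\nabla u$, they pass to weak limits.

\begin{proposition}\label{prop:limit}
For every $\sigma>0$ there is $u\in\mathcal C$ that satisfies \eqref{eq:cons} on $S^n$, with $\|u-W\|_{L^2}\le\sigma$ and $E(u)<E(W)$.
\end{proposition}

\begin{proof}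
There are $\delta,\varepsilon_1>0$ such that every critical point $u\in\mathcal C_\varepsilon$ with $\varepsilon\le\varepsilon_1$ and $J_\varepsilon(u)\ge E(W)-\delta$ has $\|u-W\|_{L^2}\le\sigma$: otherwise, taking $\delta=\varepsilon_1=1/i$ and recalling $J_\varepsilon\le E(W)$, we would contradict Lemma~\ref{lem:close}. For this $\delta$ take $j,\varepsilon_0$ from Lemma~\ref{lem:lower}, and for $\varepsilon\le\min\{\varepsilon_0,\varepsilon_1\}$ take $u_\varepsilon$ from Lemma~\ref{lem:crit}. Then $\|u_\varepsilon-W\|_{L^2}\le\sigma$ and $J_\varepsilon(u_\varepsilon)\le E(W)-\kappa_j$ with $j$ fixed. Lemma~\ref{lem:compact} gives a limit $u\in\mathcal C$ along a sequence $\varepsilon\to0$, with $\|u-W\|_{L^2}\le\sigma$ and $E(u)\le E(W)-\kappa_j$. From $-\Delta u_\varepsilon=Vu_\varepsilon+\varepsilon h$,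
\[
\operatorname{div}(u_\varepsilon^\alpha\nabla u_\varepsilon^\beta-u_\varepsilon^\beta\nabla u_\varepsilon^\alpha)=-\varepsilon(u_\varepsilon^\alpha h^\beta-u_\varepsilon^\beta h^\alpha);
\]
the penalty has dropped out. Since $u_\varepsilon\to u$ strongly and $\nabla u_\varepsilon\to\nabla u$ weakly in $L^2$, \eqref{eq:cons} follows.
\end{proof}

The rest of the paper proves the following regularity statement.

\begin{proposition}\label{prop:reg}
Let $u\in\mathcal C$ satisfy \eqref{eq:cons} on $S^n$, with $a\not\equiv0$, $b\not\equiv0$ and $E(u)<E(W)$. Then $u$ is a smooth harmonic map, $a>0$ on $\{z\ne0\}$, $b>0$ on $S_+$, and one of the maps $u$, $Tu$ restricts to the identity on $\Gamma$.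
\end{proposition}

The hypothesis $E(u)<E(W)$ cannot be weakened to $E(u)\le E(W)$: the map $W$ satisfies \eqref{eq:cons}, as one sees by testing with $\phi$ times a cutoff of $\Gamma$ at scale $\delta$, which leaves an error $O(\delta^{-1}\cdot\delta^{-1}\cdot\delta^3)$. The hypotheses are invariant under $T$, so we may replace $u$ by $Tu$ at any time.

\section{Regularity away from $\Gamma$}\label{sec:off}

The first part of the next lemma recovers the equation from the conservation laws. The second is the only regularity criterion we need for weak solutions: when the image lies in an open hemisphere, central projection from the origin makes \eqref{eq:cons} a family of scalar linear equations.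

\begin{lemma}\label{lem:hemi}
Let $u\in W^{1,2}(M,\mathbb R^{N+1})$ with $|u|=1$ satisfy \eqref{eq:cons}.
\begin{itemize}
\item[(i)] $\int\nabla u^\beta\cdot\nabla\varphi=\int|\nabla u|^2u^\beta\varphi$ for all $\beta$ and $\varphi\in W^{1,2}\cap L^\infty$.
\item[(ii)] If $\langle u,\mathbf p\rangle\ge\delta>0$ almost everywhere on an open set $B$ for some unit vector $\mathbf p$, then $u$ is smooth on $B$.
\end{itemize}
\end{lemma}

\begin{proof}
(i) The vector fields in \eqref{eq:cons} are in $L^2$, so by density we may take $\phi=u^\alpha\varphi\in W^{1,2}$. Sum over $\alpha$ and use $\sum u^\alpha\nabla u^\alpha=0$ and $\sum(u^\alpha)^2=1$: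
\[
0=\sum_\alpha\int(u^\alpha\nabla u^\beta-u^\beta\nabla u^\alpha)\cdot(\varphi\nabla u^\alpha+u^\alpha\nabla\varphi)=\int\nabla u^\beta\cdot\nabla\varphi-|\nabla u|^2u^\beta\varphi .
\]

(ii) The laws \eqref{eq:cons} hold in every orthonormal basis of the target. Choose one whose vector number $0$ is $\mathbf p$, and put $f=u^0$ and $w^\beta=u^\beta/f\in W^{1,2}(B)$ for $\beta\ne0$. Then $f^2\nabla w^\beta=f\nabla u^\beta-u^\beta\nabla f$, so $\operatorname{div}(f^2\nabla w^\beta)=0$ weakly, with $\delta^2\le f^2\le1$. By the De Giorgi--Nash--Moser theorem, a $W^{1,2}$ solution of a scalar, uniformly elliptic equation in divergence form with bounded measurable coefficients is locally H\"older continuous. So $w$ is H\"older continuous, and so is $f=(1+|w|^2)^{-1/2}$. By Schauder theory for equations in divergence form, coefficients in $C^{l,\alpha}$ give solutions in $C^{l+1,\alpha}$. Thus $w$, then $f$, gain one derivative at each round, and $u=(f,fw)$ is smooth.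
\end{proof}

Let $u$ be as in Proposition~\ref{prop:reg} and $e=|\nabla u|^2$. For $0\le\varphi\in C_c^\infty(\{z\ne0\})$, test the equation in Lemma~\ref{lem:hemi}(i) with the vector $(\varphi e^{ik\vartheta},0,0)$. The real part of $(\nabla a+ika\nabla\vartheta)\cdot(\nabla\varphi-ik\varphi\nabla\vartheta)$ is $\nabla a\cdot\nabla\varphi+k^2a\varphi/|z|^2$, so
\[
\int\nabla a\cdot\nabla\varphi+\frac{k^2}{|z|^2}a\varphi=\int ea\varphi\ge0 .
\]
Thus $a\ge0$ is a weak supersolution of an equation whose coefficients are locally bounded on $\{z\ne0\}$. The weak Harnack inequality \cite[Theorem~8.18]{GT} states that for such a function, on a coordinate ball $B_{4R}$ with closure in the domain, $\|a\|_{L^1(B_{2R})}\le C\operatorname{ess\,inf}_{B_R}a$. So each point has a neighborhood on which either $a=0$ almost everywhere or $a$ is bounded below by a positive constant. The two kinds of points form disjoint open sets, $\{z\ne0\}$ is connected, and $a\not\equiv0$; hence all points are of the second kind. Near a point with angle $\vartheta_0$ the function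 $\langle u,(e^{ik\vartheta_0},0,0)\rangle=a\cos k(\vartheta-\vartheta_0)$ is then bounded below, and $u$ is smooth there by Lemma~\ref{lem:hemi}(ii).

The sign of $b$ covers the rest of $S^n\setminus\Gamma=\{z\ne0\}\cup\{s\ne0\}$. On the connected set $S_+$ we have $b\ge0$, $b\not\equiv0$ and $-\Delta b=eb\ge0$ weakly, so $b=\langle u,(0,1,0)\rangle$ is locally bounded below and $u$ is smooth; on $\{s<0\}$ it is smooth by equivariance. Thus $u$ is smooth and harmonic on $S^n\setminus\Gamma$, $a>0$ on $\{z\ne0\}$, and $b>0$ on $S_+$. Lemma~\ref{lem:picone} with $V=e$ and $w=a$ or $w=b$ now gives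
\begin{equation}\label{eq:stab}
\int e\varphi^2\le\int|\nabla\varphi|^2+\frac{k^2}{|z|^2}\varphi^2\quad(\varphi\in\mathcal D),\qquad\int_{S_+}e\varphi^2\le\int_{S_+}|\nabla\varphi|^2\quad(\varphi\in W^{1,2}_0(S_+)).
\end{equation}
These inequalities have the form of stability inequalities, although $u$ comes from min-max. They will exclude concentration of energy in Section~\ref{sec:on}.

\section{The density along $\Gamma$}\label{sec:density}

To study $\Gamma$ we need to bound the scale-invariant energy near $\Gamma$ by the total energy. We do not know that $u$ is critical for variations of the domain across $\Gamma$, so we work with the slices $\theta=$ const, on which $u$ is smooth. For $\theta\in(0,\frac\pi2)$ put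
\[
A=\int_{S^2}|\nabla_\omega u|^2\,d\omega,\qquad B=q\int_{S^2}c^2\,d\omega,\qquad D=\int_{S^2}|u_\theta|^2\,d\omega ,
\]
which do not depend on $\hat y$. Then
\begin{equation}\label{eq:slice}
\sin^2\theta\int_{S^2}|\nabla u|^2\,d\omega=A+\tan^2\theta\,B+\sin^2\theta\,D,
\end{equation}
and we define
\[
H=\tfrac12\big(A+\tan^2\theta\,B-\sin^2\theta\,D\big),\qquad\text{so that}\qquad E(u)=\operatorname{vol}(S^q)\int_0^{\pi/2}(H+\sin^2\theta\,D)\cos^q\theta\,d\theta .
\]
For $u=v_r$ and $k=1$ we have $H=2\pi(2\cos^2r+q\tan^2\theta\sin^2r-\sin^2\theta\,r'^2)$, which corresponds to $2\pi\eta$ in Section~\ref{sec:model}. For $u=W$ we have $H\equiv4\pi k$.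

\begin{lemma}\label{lem:density}
The limit $\Theta=\lim_{\theta\to0}H(\theta)$ exists, $0\le\Theta<4\pi k$, and $\int_0^{\theta_0}\theta D\,d\theta<\infty$ for some $\theta_0>0$.
\end{lemma}

\begin{proof}
Write $\Delta u=-eu$ with \eqref{eq:laplace}, take the product with $u_\theta$ and integrate over $S^2$. We have $u\cdot u_\theta=0$, $\int\Delta_\omega u\cdot u_\theta=-\frac12A'$, and $\Delta_{\hat y}u\cdot u_\theta=-qcc_\theta$ because $\Delta_{\hat y}\hat y=-q\hat y$. So
\[
\tfrac12D'+(2\cot\theta-q\tan\theta)D-\tfrac12\sin^{-2}\theta\,A'-\tfrac12\cos^{-2}\theta\,B'=0 .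
\]
Multiplying by $2\sin^2\theta$ gives $A'+\tan^2\theta\,B'-\sin^2\theta\,D'=(4\sin\theta\cos\theta-2q\sin^2\theta\tan\theta)D$. Adding the derivatives of the coefficients $\tan^2\theta$ and $-\sin^2\theta$,
\begin{equation}\label{eq:Hprime}
H'=(\sin\theta\cos\theta-q\sin^2\theta\tan\theta)D+\tan\theta\sec^2\theta\,B .
\end{equation}

\emph{Behavior at $\theta=0$.} Fix $\theta_0\in(0,\frac\pi2)$ with $q\tan^2\theta_0\le\frac12$. On $(0,\theta_0]$, $H'\ge\frac12\sin\theta\cos\theta\,D\ge0$. Suppose $H(\theta_1)<0$ for some $\theta_1\le\theta_0$. For $\theta<\theta_1$ we then have $H<0$ and $\sin^2\theta\,D=A+\tan^2\theta\,B-2H\ge2|H|$, so $H'\ge\cot\theta\,|H|$ and $(|H|\sin\theta)'\le0$. Hence $\sin^2\theta\,D\ge2|H(\theta_1)|\sin\theta_1/\sin\theta$, which is not integrable at $0$. This contradicts $E(u)<\infty$, by \eqref{eq:slice}. So $H\ge0$ on $(0,\theta_0]$, the limit $\Theta\ge0$ exists by monotonicity, and $\frac12\int_0^{\theta_0}\sin\theta\cos\theta\,D\,d\theta\le H(\theta_0)-\Theta<\infty$.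

\emph{Comparison with the total energy.} For larger $\theta$ the first coefficient in \eqref{eq:Hprime} is negative and $H$ need not be monotone, but the extra term $\sin^2\theta\,D$ in the energy compensates. Since $I'=-\cos^q\theta$, for $0<\theta_1<\theta_2<\frac\pi2$
\[
\int_{\theta_1}^{\theta_2}(H+\sin^2\theta\,D)\cos^q\theta\,d\theta=H(\theta_1)I(\theta_1)-H(\theta_2)I(\theta_2)+\int_{\theta_1}^{\theta_2}\big[H'I+\sin^2\theta\cos^q\theta\,D\big]d\theta .
\]
By \eqref{eq:Hprime} the bracket equals
\[
D\big\{\sin\theta\cos\theta\,I+\sin^2\theta\,(\cos^q\theta-q\tan\theta\,I)\big\}+\tan\theta\sec^2\theta\,BI ,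
\]
and it is nonnegative: for $t\ge\theta$ we have $\tan\theta\cos t\le\sin t$, so $q\tan\theta\,I(\theta)\le\int_\theta^{\pi/2}q\cos^{q-1}t\sin t\,dt=\cos^q\theta$. Near $\{y=0\}$ the map $u$ is smooth and its third component is odd in $y$, so $|c|\le C|y|=C\cos\theta$; thus $A$, $D$, $\tan^2\theta\,B$ and $H$ are bounded as $\theta\to\frac\pi2$, while $I\to0$. Letting $\theta_1\to0$ and $\theta_2\to\frac\pi2$ gives $E(u)\ge\operatorname{vol}(S^q)I_0\Theta$. By \eqref{eq:EW} and $E(u)<E(W)$, we conclude $\Theta<4\pi k$.
\end{proof}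

\section{Regularity on $\Gamma$}\label{sec:on}

We show that $\Theta=0$ by rescaling around $\Gamma$, and then that $\Theta=0$ implies smoothness.

\subsection*{Rescaling}
Let $\theta_i\to0$ and $Z=(\frac14,4)\times S^2$; Sobolev spaces on $Z$ refer to the product metric. Define
\[
v_i(\rho,\omega)=(ae^{ik\vartheta},b,c)(\theta_i\rho,\omega)\in S^3\subset\mathbb C\oplus\mathbb R\oplus\mathbb R,
\]
let $c_i$ be its last component, and let $e_i(\rho,\omega)=\theta_i^2e(\theta_i\rho,\omega)$. For functions on $Z$ put
\[
\langle\nabla f,\nabla\phi\rangle_i=f_\rho\phi_\rho+\frac{\theta_i^2}{\sin^2(\theta_i\rho)}\nabla_\omega f\cdot\nabla_\omega\phi,\qquad d\mu_i=\frac{\sin^2(\theta_i\rho)}{\theta_i^2}\cos^q(\theta_i\rho)\,d\rho\,d\omega .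
\]
The weights converge uniformly to $\rho^{-2}$ and $\rho^2$. If $\tilde f(x)=f(\theta/\theta_i,\omega)$ denotes the corresponding function on $S^n$, then $\nabla\tilde f\cdot\nabla\tilde\phi=\theta_i^{-2}\langle\nabla f,\nabla\phi\rangle_i$ and $\int\tilde f\,dv=\operatorname{vol}(S^q)\theta_i^3\int_Zf\,d\mu_i$. The equation $-\Delta u=eu$ gives $-\Delta c=(e-q\cos^{-2}\theta)c$, and the other components have no extra term. So for Lipschitz $\phi$ with compact support in $Z$,
\begin{equation}\label{eq:rescaled}
\int_Z\langle\nabla v_i^\alpha,\nabla\phi\rangle_i\,d\mu_i=\int_Z(e_i-\tau_i^\alpha)v_i^\alpha\phi\,d\mu_i ,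
\end{equation}
where $\tau_i^\alpha=0$ for $\alpha\le3$ and $\tau_i^4=q\theta_i^2/\cos^2(\theta_i\rho)=O(\theta_i^2)$. By Lemma~\ref{lem:density},
\[
\int_Z|\partial_\rho v_i|^2\,d\rho\,d\omega=\theta_i^2\int_{1/4}^4D(\theta_i\rho)\,d\rho=\theta_i\int_{\theta_i/4}^{4\theta_i}D\,d\theta\le4\int_{\theta_i/4}^{4\theta_i}\theta D\,d\theta\to0 .
\]
Since $A=2H+\sin^2\theta\,D-\tan^2\theta\,B$, $B\le4\pi q$ and $|\nabla_\omega v_i|=|\nabla_\omega u|$, it follows that
\begin{equation}\label{eq:annulus}
\int_{r_1}^{r_2}\!\!\int_{S^2}|\nabla_\omega v_i|^2\,d\omega\,d\rho=\int_{r_1}^{r_2}A(\theta_i\rho)\,d\rho\to2\Theta(r_2-r_1)\qquad(\tfrac14\le r_1<r_2\le4).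
\end{equation}
A subsequence of $v_i$ converges weakly in $W^{1,2}(Z)$, strongly in $L^2$ and almost everywhere to a map $v$ with $|v|=1$ and $\partial_\rho v=0$. So $v\in W^{1,2}(S^2,\mathbb R^4)$, and by lower semicontinuity, \eqref{eq:annulus} and Lemma~\ref{lem:density},
\begin{equation}\label{eq:vbound}
\int_{S^2}|\nabla v|^2\,d\omega\le2\Theta<8\pi k .
\end{equation}
Use \eqref{eq:rescaled} for $\beta$ with test function $v_i^\alpha\phi$ and subtract \eqref{eq:rescaled} for $\alpha$ with test function $v_i^\beta\phi$; the terms with $e_i$ cancel and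
$\int_Z\langle v_i^\alpha\nabla v_i^\beta-v_i^\beta\nabla v_i^\alpha,\nabla\phi\rangle_i\,d\mu_i=O(\theta_i^2)$. Take $\phi=\chi(\rho)\phi_0(\omega)$ with $\int\chi\,d\rho=1$. The $\rho$-part tends to zero with $\partial_\rho v_i$, and in the $\omega$-part the product of the weights is $\cos^q(\theta_i\rho)\to1$. So $v$ satisfies \eqref{eq:cons} on $S^2$, and $-\Delta_\omega v=|\nabla v|^2v$ weakly by Lemma~\ref{lem:hemi}(i).

\subsection*{The limit is constant}
The symmetries pass to the limit: $v=(ae^{ik\vartheta},b,c)$, where now $a,b,c$ denote functions of $\xi$ alone, $a\ge0$, $a$ and $c$ are even, and $b$ is odd. Let $U=(a,b,c)$, $|U|=1$, and $\bar e=|U_\xi|^2+k^2a^2$. In the coordinates $(\xi,\vartheta)$ the conformal factor cancels from the energy and from the weak equation. So $\int_{S^2}|\nabla v|^2\,d\omega=2\pi\int_{\mathbb R}\bar e\,d\xi<\infty$, and testing with $(\phi_1e^{ik\vartheta},\phi_2,\phi_3)$, $\phi_l\in C_c^\infty(\mathbb R)$, gives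
\[
U_{\xi\xi}=k^2(a,0,0)-\bar e\,U .
\]
The right side is locally integrable, so $U\in C^1$; then the right side is continuous, and by iteration $U$ is smooth. There are two first integrals. Since $U\cdot U_\xi=0$, the function $|U_\xi|^2-k^2a^2$ is constant, and it is integrable over $\mathbb R$, so $|U_\xi|=ka$. The Wronskian $bc_\xi-cb_\xi$ is constant and bounded by $|U_\xi|\in L^2(\mathbb R)$, so it vanishes.

Suppose $a\not\equiv0$. Then $a>0$ everywhere, since at a zero of $a\ge0$ also $a_\xi=0$, and uniqueness for $a_{\xi\xi}=(k^2-\bar e)a$ would give $a\equiv0$. The functions $b,c$ solve the same linear equation $f_{\xi\xi}=-\bar ef$ and have zero Wronskian, so they are linearly dependent; as one is odd and the other even, one of them vanishes identically. Write $a=\cos g$ and the remaining function as $\sin g$, with $g$ smooth and $|g|<\frac\pi2$. Then $|g_\xi|=k\cos g>0$, so $\sin g$ is strictly monotone. An even function is not, so the remaining function is $b$ and $c\equiv0$. Now $g(0)=0$ and $g_\xi=\pm k\cos g$, whose unique solution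 has $\sin g=\pm\tanh k\xi$, $\cos g=\operatorname{sech}k\xi$. By \eqref{eq:eQ} the energy integral of $v$ is $8\pi k$, which contradicts \eqref{eq:vbound}.

Hence $a\equiv0$. Then $U_\xi\equiv0$, $b=0$ by oddness, and $v=(0,0,\pm1)$. Replacing $u$ by $Tu$, which changes neither $e$ nor $\Theta$, we may assume
\begin{equation}\label{eq:ci}
c_i\to1\text{ in }L^2(Z),\qquad\nabla c_i\to0\text{ weakly in }L^2(Z).
\end{equation}

\subsection*{No energy is lost}
A constant weak limit does not yet give $\Theta=0$, because the energy in \eqref{eq:annulus} might concentrate on small sets. We use \eqref{eq:stab} with the test function $1-c_i$, which is small in $L^2$ and whose gradient is controlled by the equation. Let $\varphi$ be Lipschitz, even in $\omega_s$, with compact support in $Z\cap\{\omega_z\ne0\}$ or in $Z\cap\{\omega_s\ne0\}$. Integrals are over $Z$ with respect to $\mu_i$, and $|\nabla f|_i^2=\langle\nabla f,\nabla f\rangle_i$.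
\begin{enumerate}
\item Equation \eqref{eq:rescaled} for $c_i$ with $\phi=\varphi^2$ gives $\int e_ic_i\varphi^2=\int\langle\nabla c_i,\nabla\varphi^2\rangle_i+O(\theta_i^2)\to0$, by \eqref{eq:ci} and uniform convergence of the weights.
\item With $\phi=\varphi^2(1-c_i)$ it gives $\int(1-c_i)\langle\nabla c_i,\nabla\varphi^2\rangle_i-\int\varphi^2|\nabla c_i|_i^2=\int e_ic_i(1-c_i)\varphi^2+O(\theta_i^2)$. The first term tends to zero since $1-c_i\to0$ in $L^2$ and $\nabla c_i$ is bounded in $L^2$. So $\int\varphi^2|\nabla c_i|_i^2=-\int e_ic_i(1-c_i)\varphi^2+o(1)$.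
\item Apply \eqref{eq:stab} to the function on $S^n$ corresponding to $\varphi(1-c_i)$, and divide by $\operatorname{vol}(S^q)\theta_i$. In the first case use the first inequality; the rescaled potential $k^2\theta_i^2/(\sin^2(\theta_i\rho)|\omega_z|^2)$ is bounded on the support of $\varphi$, so its contribution is $O(\|1-c_i\|_{L^2}^2)$. In the second case use the second inequality on $S_+$ and double it, all integrands being even in $s$. In the expansion of $|\nabla(\varphi(1-c_i))|_i^2$ the two terms containing $(1-c_i)\nabla\varphi$ have integrals $o(1)$. So $\int e_i(1-c_i)^2\varphi^2\le\int\varphi^2|\nabla c_i|_i^2+o(1)$.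
\end{enumerate}
Since $(1-c)^2+c(1-c)=1-c$, items 2 and 3 give $\int e_i(1-c_i)\varphi^2\le o(1)$. Adding item 1 gives $\int e_i\varphi^2\to0$. Every $\omega\in S^2$ has $|\omega_z|\ge\frac12$ or $|\omega_s|\ge\frac12$, so there are two functions $\varphi$, one of each type, such that at each point of $\{\frac12<\rho<2\}$ one of them equals $1$. Hence $\int_{1/2<\rho<2}e_i\,d\mu_i\to0$. From $e\ge|\nabla_\omega u|^2/\sin^2\theta$ we get $e_i\,d\mu_i\ge\cos^q(\theta_i\rho)|\nabla_\omega v_i|^2\,d\rho\,d\omega$, and \eqref{eq:annulus} yields $3\Theta=0$.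

\subsection*{End of the proof of Proposition~\ref{prop:reg}}
We now know $H(\theta)\to0$ as $\theta\to0$. The right side of \eqref{eq:slice} is $2H+2\sin^2\theta\,D$, and $\theta^{-1}\int_{\theta/2}^{2\theta}t^2D(t)\,dt\le2\int_{\theta/2}^{2\theta}tD(t)\,dt\to0$. Hence
\begin{equation}\label{eq:small}
\theta^{-1}\int_{\theta/2}^{2\theta}\sin^2t\int_{S^2}|\nabla u|^2\,d\omega\,dt\to0\qquad(\theta\to0).
\end{equation}
Let $x_0$ have distance $\theta$ from $\Gamma$, with $\theta$ small. On the ball $B_{\theta/4}(x_0)$ the distance to $\Gamma$ lies in $(\theta/2,2\theta)$, and $\hat y$ stays in a ball of radius $\theta$ in $S^q$, because the projection $x\mapsto\hat y$ stretches lengths by at most $1/\cos2\theta\le2$ there. The inner integral in \eqref{eq:small} does not depend on $\hat y$, so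
\[
\theta^{2-n}\int_{B_{\theta/4}(x_0)}|\nabla u|^2\le C\theta^{2-n}\cdot\theta^q\cdot o(\theta)=o(1),
\]
as $2-n+q+1=0$, uniformly in $x_0$. We recall the $\varepsilon$-regularity theorem for smooth harmonic maps \cite[Theorem~2.2]{Schoen}: there are $\epsilon_*,r_0,C>0$ depending only on $n$ such that, for a smooth harmonic map $u:B_r\to S^n$ on a ball $B_r\subset S^n$ with $r\le r_0$,
\[
r^{2-n}\int_{B_r}|\nabla u|^2\le\epsilon_*\quad\text{implies}\quad r^2\sup_{B_{r/2}}|\nabla u|^2\le Cr^{2-n}\int_{B_r}|\nabla u|^2 .
\]
It applies on $B_{\theta/4}(x_0)$, which does not meet $\Gamma$, and gives $|\nabla u|=o(1)/\theta$ uniformly on the set at distance $\theta$ from $\Gamma$.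

For fixed $\theta$ and $\hat y$, the points $(\sin\theta\,\omega,\cos\theta\,\hat y)$ form a round $2$-sphere of diameter $\pi\sin\theta$, so the oscillation of $u$ on it is $o(1)$. By equivariance and continuity, the first component of $u$ vanishes at its poles and $b$ vanishes on its equator. Therefore $a,b\to0$ and $|c|\to1$ uniformly as $\theta\to0$. For small $\theta_*$, the function $c$ is continuous on the connected set $(0,\theta_*)\times S^2$ with $|c|\ge\frac12$, so it has one sign; replacing $u$ by $Tu$ if necessary, $c\ge\frac12$. Near a point $(0,0,y_0)\in\Gamma$ we have $\hat y\cdot y_0\ge\frac12$, so $\langle u,(0,0,y_0)\rangle=c\,\hat y\cdot y_0\ge\frac14$ almost everywhere. The laws \eqref{eq:cons} hold on all of $S^n$, across $\Gamma$, so Lemma~\ref{lem:hemi}(ii) shows that $u$ is smooth near $\Gamma$. By continuity $u(0,0,y)=(0,0,y)$ on $\Gamma$. A smooth map satisfying Lemma~\ref{lem:hemi}(i) solves \eqref{eq:harm}. This proves Proposition~\ref{prop:reg}.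

\section{The degree and the proofs of the theorems}\label{sec:degree}

\begin{lemma}\label{lem:degree}
Let $u=(ae^{ik\vartheta},b,c\hat y):S^n\to S^n$ be continuous and equivariant, with $a\ge0$, $b\ge0$ on $S_+$, and $u$ equal to the identity on $\Gamma$. Suppose $a>0$ on $\{z\ne0\}$ and $b>0$ on $S_+$. Then $\deg u=k$.
\end{lemma}

\begin{proof}
Let $u_0(z,s,y)=(|z|e^{ik\vartheta},s,y)$, a continuous map $S^n\to S^n$. On $\{z\ne0\}$ the functions $(\vartheta,s,y)$ are coordinates, in which $u_0$ is $(\vartheta,s,y)\mapsto(k\vartheta,s,y)$. So a point with nonzero first component has exactly $k$ preimages, near each of which $u_0$ is an orientation-preserving diffeomorphism. The degree is the sum of the local degrees, hence $\deg u_0=k$. For $\lambda\in[0,1]$ the map $(1-\lambda)u+\lambda u_0$ has no zero. If $z\ne0$, its first component is $((1-\lambda)a+\lambda|z|)e^{ik\vartheta}\ne0$. If $s\ne0$, its second component $(1-\lambda)b+\lambda s$ is nonzero with the sign of $s$. If $z=0$ and $s=0$, it equals $(0,0,y)$. Normalizing gives a homotopy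 from $u$ to $u_0$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:strong}]
Let $\sigma_m\to0$ with $0<\sigma_m<\min\{\|W_a\|_{L^2},\|W_b\|_{L^2}\}$, and let $u_m$ be the map given by Proposition~\ref{prop:limit} for $\sigma=\sigma_m$. From $\|u_m-W\|_{L^2}\le\sigma_m$ we get $a_m\not\equiv0$ and $b_m\not\equiv0$. By Proposition~\ref{prop:reg} and Lemma~\ref{lem:degree}, one of $u_m$, $Tu_m$ is a smooth harmonic map $u^{(m)}$ of degree $k$, and $E(u^{(m)})<E(W)$. Since $TW=W$, we have $\|u^{(m)}-W\|_{L^2}\le\sigma_m$. So $u^{(m)}\to W$ in $L^2$ and, the energies being bounded, weakly in $W^{1,2}$; hence $\liminf E(u^{(m)})\ge E(W)$. Thus $E(u^{(m)})\to E(W)=2\pi k\operatorname{vol}(S^{n-2})$ strictly from below, and a subsequence has pairwise distinct energies. Composing with a reflection of the target gives degree $-k$.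
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Degree $0$ is represented by constants, and negative degrees follow from positive ones by a reflection. Let $d=k\ge1$. For $n\ge4$ use Theorem~\ref{thm:strong}. For $n\le3$ the statement is contained in the known result (b); for $n=1$ and $n=2$ one may also take $e^{i\vartheta}\mapsto e^{ik\vartheta}$ and $Q$.
\end{proof}

\begin{thebibliography}{9}

\bibitem{GT}
Gilbarg and Trudinger, Theorem~8.18 (weak Harnack inequality for nonnegative supersolutions).

\bibitem{Schoen}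
R.~Schoen, \emph{Analytic aspects of the harmonic map problem}, 1984.

\end{thebibliography}
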